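\title{Inclusion and equality of substitution shifts are decidable}

\begin{abstract}
An endomorphism $\sigma$ of a free monoid $A^*$ over a finite alphabet defines a substitution shift $X(\sigma)\subset A^{\mathbb Z}$, the set of two-sided sequences all of whose finite factors occur in some word $\sigma^n(a)$. We prove that the inclusion $X(\sigma)\subset X(\tau)$ and the equality $X(\sigma)=X(\tau)$ are decidable for arbitrary endomorphisms $\sigma,\tau$; erasing, non-growing and non-minimal ones are included. The proof computes finitely many self-similar points whose orbit closures are all the orbit closures in $X(\sigma)$. Minimal orbit closures are compared by the theorem of Durand and Leroy. Every other orbit closure is generated by a point in which some word has a leftmost or a rightmost occurrence; such a point is self-similar for every substitution whose shift contains it, and two self-similar descriptions are compared by the theorem of Culik and Harju. As a by-product, $X(\sigma)$ has finitely many subshifts, all of them substitution shifts, and one can compute them.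
\end{abstract}

\section{Introduction}

Let $A$ be a finite alphabet, $A^*$ the free monoid of finite words over $A$, with empty word $\varepsilon$, and $A^+=A^*\setminus\{\varepsilon\}$. A \emph{factor} of a finite or infinite word is a finite block of consecutive letters. An endomorphism $\sigma$ of $A^*$, also called a morphism or a substitution, is given by the finitely many words $\sigma(a)$, $a\in A$, some of which may be empty. Let $\mathcal F(\sigma)$ be the set of factors of the words $\sigma^n(a)$ with $a\in A$ and $n\ge0$. The \emph{substitution shift} of $\sigma$ is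
\[
X(\sigma)=\{x\in A^{\mathbb Z}:\ \text{every factor of $x$ lies in }\mathcal F(\sigma)\}.
\]
It is closed in the product topology and invariant under the shift map $S$, $(Sx)_i=x_{i+1}$. Its \emph{language} $\mathcal L(\sigma)$ is the set of words that are factors of at least one point of $X(\sigma)$. The inclusion $X(\sigma)\subset X(\tau)$ holds if and only if $\mathcal L(\sigma)\subset\mathcal L(\tau)$; see (F1) in Section~\ref{sec:prelim}. A shift is \emph{minimal} if it is nonempty and has no nonempty proper closed $S$-invariant subset.

The shift retains what the iterates of $\sigma$ look like far from their ends, and it forgets the rest. For the identity map, $\mathcal F(\sigma)$ is finite and $X(\sigma)$ is empty. For $a\mapsto ab$, $b\mapsto b$, the iterates are $ab^n$ and $b$, the shift is the single point $\cdots bbb\cdots$, and the letter $a$ lies in $\mathcal F(\sigma)$ but not in $\mathcal L(\sigma)$. The morphism $a\mapsto a$, $b\mapsto bb$ has the same shift. So an endomorphism is a finite name for a shift, different names can denote the same shift, and one wants to recognize when they do.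

\medskip
\noindent\textbf{Problem.} \emph{Is there an algorithm which, given a finite alphabet $A$ and two arbitrary endomorphisms $\sigma,\tau$ of $A^*$, decides whether $X(\sigma)\subset X(\tau)$? Is there one which decides whether $X(\sigma)=X(\tau)$?}
\medskip

Taking a common alphabet loses no generality, since one can pass to the union of two alphabets. Durand and Leroy \cite{DL} proved that both problems are decidable when the substitution shifts are minimal. We make no assumption on $\sigma$ and $\tau$.

\begin{theorem}\label{thm:A}
There is an algorithm which, given $A,\sigma,\tau$, decides whether $X(\sigma)\subset X(\tau)$. Hence $X(\sigma)=X(\tau)$ is decidable too.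
\end{theorem}

An inclusion of languages is an infinite family of conditions. Its failure is witnessed by one word $w\in\mathcal L(\sigma)\setminus\mathcal L(\tau)$, but even this witness must be recognized. Membership in $\mathcal F(\sigma)$ is decidable by a finite-state argument (Lemma~\ref{lem:regular}), whereas, by compactness, $w\in\mathcal L(\sigma)$ means that for \emph{every} $n$ there are words $u,v$ of length $n$ with $uwv\in\mathcal F(\sigma)$. A true inclusion needs a finite certificate of a different nature. One would expect a positive answer if $X(\sigma)$ were generated by finitely many points with finite descriptions, and if two such descriptions could be compared. The first half of this expectation holds in a strong form. Write $O(x)=\{S^nx:n\in\mathbb Z\}$ for the orbit of $x$, and call a nonempty closed $S$-invariant set a \emph{subshift}.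

\begin{theorem}\label{thm:B}
Given $\sigma$, one can compute a finite list $\mathcal D(\sigma)$ and finite descriptions of points $x_d$, $d\in\mathcal D(\sigma)$, such that the orbit closures of points of $X(\sigma)$ are exactly the sets $Y_d=\overline{O(x_d)}$. Consequently:
\begin{enumerate}
\item $X(\sigma)$ has only finitely many subshifts. Each is itself a substitution shift $X(\psi)$ for a computable endomorphism $\psi$ over an alphabet obtained from $A$ by adding auxiliary letters, and the finite lattice of subshifts (ordered by inclusion, with $\emptyset$ as least element) is computable.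
\item It is decidable whether $X(\sigma)$ has a dense orbit, and whether it is minimal.
\item For any $\sigma,\tau$, the set $X(\sigma)\cap X(\tau)$ is empty or a substitution shift (with auxiliary letters). It is computable, so disjointness is decidable.
\end{enumerate}
\end{theorem}

Two results are used without proof, in the following forms.

\begin{theorem}[Durand--Leroy \cite{DL}]\label{thm:DL}
Given two endomorphisms whose substitution shifts are minimal, it is decidable whether the shifts are equal.
\end{theorem}

\begin{theorem}[Culik--Harju \cite{CH}]\label{thm:CH}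
Given non-erasing endomorphisms $g_1,g_2$ of $\Gamma^*$ and letters $\gamma_1,\gamma_2$ with $g_i(\gamma_i)\in\gamma_i\Gamma^+$, it is decidable whether the infinite words $\lim g_1^n(\gamma_1)$ and $\lim g_2^n(\gamma_2)$ are equal.
\end{theorem}

Here \emph{non-erasing} means that no letter is mapped to $\varepsilon$. If $g(\gamma)=\gamma u$ with $u\ne\varepsilon$, then $g^n(\gamma)=\gamma\,u\,g(u)\cdots g^{n-1}(u)$, and the limit is the infinite word $\gamma\,u\,g(u)\,g^2(u)\cdots$.

The first assertion of Theorem~\ref{thm:B} reduces Theorem~\ref{thm:A} to finitely many questions ``is $Y_d\subset X(\tau)$?''. The point $x_d$ may belong to $X(\tau)$ without having any description in terms of $\tau$, so it cannot be compared directly with the points computed from $\tau$. The remedy is a dichotomy. If $Y_d$ is minimal and infinite, it is a minimal substitution shift built from $\sigma$ and also one built from $\tau$, and Theorem~\ref{thm:DL} applies. If $Y_d$ is not minimal, we replace $x_d$ by another point $y$ with the same orbit closure, chosen through a property that mentions neither $\sigma$ nor $\tau$: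 some word has a leftmost or a rightmost occurrence in $y$. This property forces $y$ to be self-similar for $\sigma$ and for $\tau$, and Theorem~\ref{thm:CH} compares the two descriptions. Section~\ref{sec:example} carries this out on two letters.

Section~\ref{sec:present} defines self-similar points and decides their equality. Sections~\ref{sec:normal} and~\ref{sec:closures} compute the orbit closures, Sections~\ref{sec:anchored} and~\ref{sec:minimal} treat the two sides of the dichotomy, and Sections~\ref{sec:algo} and~\ref{sec:B} prove the theorems.

\section{An example on two letters}\label{sec:example}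

For a nonempty word $w$, let $w^\infty=www\cdots$ and ${}^\infty w=\cdots www$. In a two-sided sequence a dot stands just before coordinate $0$. Consider
\[
\sigma:\ a\mapsto baa,\ b\mapsto b,\qquad\qquad \tau:\ a\mapsto aab,\ b\mapsto b,
\]
and let $r_0=a$, $r_{k+1}=r_kb^kr_k$, so $r_1=aa$, $r_2=aabaa$, $r_3=aabaabbaabaa$. From $\sigma^{k+1}(a)=b\,\sigma^k(a)\sigma^k(a)$ and $\tau^{k+1}(a)=\tau^k(a)\tau^k(a)\,b$ we get by induction
\[
\sigma^k(a)=b^kr_k,\qquad \tau^k(a)=r_kb^k .
\]
We show $X(\sigma)\subset X(\tau)$ by the route of the general proof.

\emph{Orbit closures.} The point ${}^\infty b^\infty$ lies in $X(\sigma)$. Let $x\in X(\sigma)$ have the letter $a$ at position $i$, fix $k$, and let $L=|\sigma^k(a)|$. The factor of $x$ on $[i-L,i+L]$ is longer than $\sigma^k(a)$, so it is a factor of some $\sigma^n(a)$ with $n>k$. This word is a concatenation of blocks $\sigma^k(a)$ and $b$, and the block that contains position $i$ is a block $\sigma^k(a)$ that fits inside the window. So $x$ contains every $\sigma^k(a)$, and its orbit is dense in $X(\sigma)$. There are exactly two orbit closures, $\{{}^\infty b^\infty\}$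 and $X(\sigma)$. The only minimal one is the first, and it says nothing about the second; the minimal case alone cannot decide the inclusion.

\emph{A distinguished point.} Let $r=\lim r_k$ and $y={}^\infty b\,.\,r$. It lies in $X(\sigma)$ because $b^kr_k=\sigma^k(a)$, and it contains $a$. Hence, for any endomorphism $\tau'$, we have $X(\sigma)\subset X(\tau')$ if and only if $y\in X(\tau')$. Among the points with dense orbit, $y$ has a special feature: it has a leftmost $a$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=0.55,yscale=0.8,inner sep=1.5pt]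
\foreach \x/\w in {0/b,1/b,2/b,3/{\mathbf{a}},4/a,5/b,6/a,7/a,8/b,9/b,10/a,11/a,12/b,13/a,14/a} \node (a\x) at (\x,0) {$\w$};
\foreach \x/\w in {0/b,1/b,3/{\mathbf{a}},6/a,8/b,10/a,13/a} \node (b\x) at (\x,1) {$\w$};
\foreach \x/\w in {0/b,3/{\mathbf{a}},10/a} \node (c\x) at (\x,2) {$\w$};
\foreach \x/\y in {0/0,1/1,3/2,3/3,3/4,6/5,6/6,6/7,8/8,10/9,10/10,10/11,13/12,13/13,13/14} \draw (b\x)--(a\y);
\foreach \x/\y in {0/0,3/1,3/3,3/6,10/8,10/10,10/13} \draw (c\x)--(b\y);
\node at (-1.5,1) {$\sigma$};
\begin{scope}[shift={(0,-3.3)}]
\foreach \x/\w in {0/b,1/{\mathbf{a}},2/a,3/b,4/a,5/a,6/b,7/b,8/a,9/a,10/b,11/a,12/a,13/b,14/b} \node (d\x) at (\x,0) {$\w$};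
\foreach \x/\w in {0/b,2/{\mathbf{a}},5/a,7/b,9/a,12/a,14/b} \node (e\x) at (\x,1) {$\w$};
\foreach \x/\w in {0/b,5/{\mathbf{a}},12/a} \node (f\x) at (\x,2) {$\w$};
\foreach \x/\y in {0/0,2/1,2/2,2/3,5/4,5/5,5/6,7/7,9/8,9/9,9/10,12/11,12/12,12/13,14/14} \draw (e\x)--(d\y);
\foreach \x/\y in {0/0,5/2,5/5,5/7,12/9,12/12,12/14} \draw (f\x)--(e\y);
\draw[dashed] (0.5,-0.4)--(0.5,2.4);
\node at (-1.5,1) {$\tau$};
\end{scope}
\end{tikzpicture}
\caption{The point $y={}^\infty b\,.\,aabaabb\cdots$ cut twice into images of letters, under $\sigma\colon a\mapsto baa,\ b\mapsto b$ (top) and under $\tau\colon a\mapsto aab,\ b\mapsto b$ (bottom). Every row is a factor of $y$, each letter is joined to the letters of its image, and the leftmost $a$ of each row is bold. Under $\sigma$ the descendants of the bold letter spread to both sides; under $\tau$ they never cross the dashed line.}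
\label{fig:example}
\end{figure}

\emph{Self-similarity.} Cut $y$ into images of letters under $\sigma$ or under $\tau$, and repeat (Figure~\ref{fig:example}). Since $b$ never produces an $a$, the leftmost $a$ of each row is the first $a$ in the image of the leftmost $a$ of the row above. So the same local picture repeats at every level, and it determines $y$. From $\sigma(a)=b\cdot a\cdot a$ and $\tau(a)=a\cdot ab$ one is led to the points
\[
\cdots\sigma^2(b)\sigma(b)\,b\,.\,a\;a\,\sigma(a)\sigma^2(a)\cdots,\qquad
\cdots bbb\,.\,a\;ab\,\tau(ab)\tau^2(ab)\cdots .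
\]
The second point is ${}^\infty b\,.\lim\tau^k(a)$, and it lies in $X(\tau)$ because $\tau^{k+1}(a)=r_kb^kr_kb^{k+1}$ contains $b^k\tau^k(a)$. In the first picture the nested blocks $\sigma^k(a)$ fill all of $\mathbb Z$. In the second they fill a half-line, and the other half-line consists of letters that never merge. These are the connected and disconnected histories of Section~\ref{sec:closures}.

\emph{Comparison.} It remains to see that the two points coincide. Add a letter $\diamond$ and extend $\sigma$ by $\diamond\mapsto\diamond a$ and $\tau$ by $\diamond\mapsto\diamond ab$. The limits of the iterates of $\diamond$ are $\diamond\,a\sigma(a)\sigma^2(a)\cdots$ and $\diamond\,ab\,\tau(ab)\cdots$, so the comparison of the right halves is an instance of Theorem~\ref{thm:CH}. By hand: $a\cdot a\sigma(a)\cdots\sigma^{k-1}(a)=r_k$, because $r_{k+1}=r_k\sigma^k(a)$, and $a\cdot ab\,\tau(ab)\cdots\tau^{k-1}(ab)=\tau^k(a)=r_kb^k$. Both points equal $y$, so $y\in X(\tau)$ and $X(\sigma)\subset X(\tau)$.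

The general proof must add four things: the treatment of erasing morphisms, which Theorem~\ref{thm:CH} excludes; a computable finite list of orbit closures; the existence of a point like $y$ in every non-minimal orbit closure; and the self-similarity of such a point for an arbitrary morphism.

\section{Preliminaries}\label{sec:prelim}

\subsection*{Words and shifts}
$\operatorname{Fact}(w)$ is the set of factors of $w$, and $\operatorname{Fact}(R)=\bigcup_{w\in R}\operatorname{Fact}(w)$. For $x\in A^{\mathbb Z}$ and an interval $J$, $x_J$ is the word read on $J$, and $\mathcal L(x)$ is the set of factors of $x$. For $Y\subset A^{\mathbb Z}$, $\mathcal L(Y)=\bigcup_{y\in Y}\mathcal L(y)$; note $\mathcal L(\overline{O(x)})=\mathcal L(x)$. ``Up to shift'' means ``in the same orbit''. For a morphism $h$, $\|h\|=\max_a|h(a)|$, and $gh$ is the composition $g\circ h$. We use four standard facts.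
\begin{itemize}
\item[(F1)] \emph{If $Y$ is closed and invariant, then $y\in Y$ if and only if $\mathcal L(y)\subset\mathcal L(Y)$.} If each $y_{[-n,n]}$ occurs in a point of $Y$, a shift of this point agrees with $y$ on $[-n,n]$, so $y$ is a limit of points of $Y$. In particular $y\in\overline{O(x)}$ if and only if $\mathcal L(y)\subset\mathcal L(x)$, and $\overline{O(x)}$ is determined by $\mathcal L(x)$.
\item[(F2)] \emph{If $w\ne\varepsilon$ and $\mathcal L(x)\subset\operatorname{Fact}(w^*)$, then $\overline{O(x)}=O({}^\infty w^\infty)$. Every finite orbit closure has this form.} The orbit of ${}^\infty w^\infty$ is finite, hence closed, and (F1) applies. If $O(x)$ is finite, then $S^nx=x$ for some $n\ge1$; take $w=x_{[0,n)}$.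
\item[(F3)] \emph{$\overline{O(x)}$ is minimal if and only if every $w\in\mathcal L(x)$ occurs with bounded gaps}, that is, there is $N$ such that every factor of $x$ of length $N$ contains $w$. If so, every $y\in\overline{O(x)}$ has $\mathcal L(y)=\mathcal L(x)$ and a dense orbit. If arbitrarily long factors of $x$ avoid $w$, a limit of shifts of $x$ centered in these factors avoids $w$, and its orbit closure is proper.
\item[(F4)] \emph{An infinite minimal shift $Y$ is uncountable.} The orbit of an isolated point is open and invariant, so by minimality it equals $Y$, and then $Y$ is discrete and compact, hence finite. So $Y$ has no isolated point, and by the Baire category theorem a nonempty compact metric space without isolated points is uncountable.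
\end{itemize}

\subsection*{Images of infinite words}
For a morphism $h$ and a right-infinite word $y$, put $h(y)=h(y_0)h(y_1)\cdots$, a finite or infinite word. For $z$ two-sided, put $h(z)=\cdots h(z_{-1})\,.\,h(z_0)h(z_1)\cdots$ whenever infinitely many letters on each side have nonempty images. Then $h(Sz)\in O(h(z))$ and $\mathcal L(h(z))=\operatorname{Fact}(h(\mathcal L(z)))$. In particular, if $h(z)\in O(z)$, then $\mathcal L(z)$ is closed under $h$.

\subsection*{Mirror images and new letters}
Let $\tilde w$ be the mirror image of $w$ and $\tilde\sigma(a)=\widetilde{\sigma(a)}$. Then $\tilde\sigma^n(\tilde w)=\widetilde{\sigma^n(w)}$, so $X(\tilde\sigma)$ consists of the mirror images of the points of $X(\sigma)$. Extending an endomorphism by the identity on new letters does not change its shift, since the new letters occur only in one-letter words of $\mathcal F$.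

\subsection*{The graph of an endomorphism; mortal letters}
The \emph{graph} of $\sigma$ has the letters as vertices and one edge $a\to b$ for each occurrence of $b$ in $\sigma(a)$. Walks of length $n$ from $a$ correspond bijectively to positions in $\sigma^n(a)$, and a walk ends at the letter written at its position. A letter $a$ is \emph{mortal} if $\sigma^n(a)=\varepsilon$ for some $n$. All letters reachable from a mortal letter are mortal, and a letter on a closed walk is not, so a walk from a mortal letter repeats no vertex and has length less than $|A|$. Thus $a$ is mortal if and only if $\sigma^{|A|}(a)=\varepsilon$. Let $M$ be the set of mortal letters and $I=A\setminus M$. A word $w$ is \emph{immortal} if it contains a letter of $I$; equivalently, $\sigma^n(w)\ne\varepsilon$ for all $n$. The image of an immortal word is immortal.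

\subsection*{Regular languages and semi-decision}
A language $R\subset A^*$ is regular if and only if $R=\mu^{-1}(P)$ for a morphism $\mu$ from $A^*$ to a finite monoid $T$ and a subset $P\subset T$; from a finite automaton for $R$ one computes $\mu$ as the action of words on states. A property is \emph{semi-decidable} if some procedure halts exactly on the inputs that have it. If a property and its negation are semi-decidable, running both procedures in parallel decides it.

\section{Self-similar points and their comparison}\label{sec:present}

The two formulas for $y$ in Section~\ref{sec:example} have a common shape: a central word, and on each side the iterates of a fixed word. Each side either grows out of the central word under $\sigma$, or is periodic and fixed by $\sigma$.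

\begin{definition}\label{def:pres}
A \emph{$\sigma$-presentation} is a quadruple $\mathfrak p=(m,U,W,V)$ with $m\ge1$, $U,V\in A^*$ immortal, $W\in A^*$, and $\sigma^m(W)=U'WV'$ for some words $U',V'$ such that
\begin{itemize}
\item $U'=U$, or $U'=\varepsilon$ and $\sigma^m(U)=U$;
\item $V'=V$, or $V'=\varepsilon$ and $\sigma^m(V)=V$.
\end{itemize}
It is \emph{nested} if $\sigma^m(W)=UWV$. Its \emph{point} and its \emph{approximants} are
\begin{align*}
[\mathfrak p]_\sigma&=\cdots\sigma^{2m}(U)\sigma^m(U)U\,.\,W\,V\sigma^m(V)\sigma^{2m}(V)\cdots,\\
\Phi_{\mathfrak p}(k)&=\sigma^{m(k-1)}(U)\cdots\sigma^m(U)U\,W\,V\sigma^m(V)\cdots\sigma^{m(k-1)}(V),\qquad k\ge0 .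
\end{align*}
\end{definition}

Immortality of $U$ and $V$ is what makes the point two-sided infinite. Whether a quadruple is a presentation is decidable. In Section~\ref{sec:example}, $(1,b,a,a)$ is a nested $\sigma$-presentation of $y$, and $(1,b,a,ab)$ is a $\tau$-presentation of $y$ with $U'=\varepsilon$. Three properties will be used throughout.
\begin{itemize}
\item[(P1)] \emph{$\mathcal L([\mathfrak p]_\sigma)$ is closed under $\sigma^m$.} Indeed $\sigma^m([\mathfrak p]_\sigma)=\cdots\sigma^{2m}(U)\sigma^m(U)\,.\,U'WV'\sigma^m(V)\cdots$. The left-infinite word before $W$ is $\cdots\sigma^m(U)U$ if $U'=U$, and it is ${}^\infty U$, again the same word, if $U'=\varepsilon$. The same holds on the right, so $\sigma^m([\mathfrak p]_\sigma)\in O([\mathfrak p]_\sigma)$.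
\item[(P2)] \emph{$\mathcal L([\mathfrak p]_\sigma)=\bigcup_k\operatorname{Fact}(\Phi_{\mathfrak p}(k))$, an increasing union}, since $\Phi_{\mathfrak p}(k+1)=\sigma^{mk}(U)\Phi_{\mathfrak p}(k)\sigma^{mk}(V)$.
\item[(P3)] \emph{If $\mathfrak p$ is nested, $\Phi_{\mathfrak p}(k)=\sigma^{mk}(W)$}, since $\sigma^{m(k+1)}(W)=\sigma^{mk}(U)\sigma^{mk}(W)\sigma^{mk}(V)$.
\end{itemize}

\begin{lemma}\label{lem:regular}
Let $\sigma$ be an endomorphism of $A^*$, $a\in A$, $\mathfrak p$ a $\sigma$-presentation and $R$ a regular language. The sets $\{k:\Phi_{\mathfrak p}(k)\in R\}$ and $\{n:\sigma^n(a)\in R\}$ are effectively ultimately periodic. Hence membership in $\bigcup_n\operatorname{Fact}(\sigma^n(a))$, in $\mathcal F(\sigma)$ and in $\mathcal L([\mathfrak p]_\sigma)$ is decidable, and it is decidable whether $\Phi_{\mathfrak p}(k)\in R$ for all $k$.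
\end{lemma}

\begin{proof}
Let $R=\mu^{-1}(P)$ with $\mu:A^*\to T$, and put $\mu_k=\mu\sigma^{mk}$, $s_k=\mu(\Phi_{\mathfrak p}(k))$. Then $\mu_{k+1}(b)=\mu_k(\sigma^m(b))$ for $b\in A$ and $s_{k+1}=\mu_k(U)s_k\mu_k(V)$. So the state $((\mu_k(b))_{b\in A},s_k)$, which ranges over a finite set, determines the next state. We compute states until one repeats; this gives the period and the preperiod of $(s_k)$. For $\sigma^n(a)$ use the states $(\mu\sigma^n(b))_{b\in A}$. For membership of $w$ take $R=A^*wA^*$.
\end{proof}

To compare the points of two presentations we compare half-lines with Theorem~\ref{thm:CH}, and the obstacle is erasure. For one morphism one could delete the mortal letters. For two morphisms $h,h'$ this fails twice: a letter that is mortal for $h$ may be immortal for $h'$, and two different words may become equal after deletion. The next proof replaces $h,h'$ by three products $\pi,h\pi,h'\pi$ that erase the \emph{same} set $K$ of letters at once, and it stores the blocks of letters of $K$ in a larger alphabet instead of deleting them.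

\begin{lemma}\label{lem:erasing}
Let $\diamond\notin A$, $\Sigma=A\cup\{\diamond\}$, and let $h,h'$ be endomorphisms of $\Sigma^*$, possibly erasing, with $h(A),h'(A)\subset A^*$, $h(\diamond)=\diamond R$, $h'(\diamond)=\diamond R'$, $R,R'\in A^*$, and $h^i(R)\neq\varepsilon$, $h'^i(R')\ne\varepsilon$ for all $i$. Let $\diamond x=\lim h^n(\diamond)$ and $\diamond x'=\lim h'^n(\diamond)$. It is decidable whether $x=x'$.
\end{lemma}

\begin{proof}
The words $x=Rh(R)h^2(R)\cdots$ and $x'$ are infinite and computable, so $x\ne x'$ is found by comparing prefixes. It suffices to semi-decide $x=x'$.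

Let $\mathcal S$ be the semigroup generated by $h,h'$. For $\theta\in\mathcal S$ let $K(\theta)=\{a\in\Sigma:\theta(a)=\varepsilon\}$, and note $\theta(\diamond)\in\diamond A^*$. For $\pi\in\mathcal S$ put $K=K(\pi)$ and $J=\Sigma\setminus K$, so $\diamond\in J$. Each $\theta\in\{\pi,h\pi,h'\pi\}$ erases the letters of $K$. Call $\pi$ \emph{clean} if each of these three $\theta$ satisfies
\begin{itemize}
\item[(a)] $\theta(i)\notin K^*$ for all $i\in J$;
\item[(b)] $\theta(\diamond)=\diamond u_\theta$ with $u_\theta\notin K^*$.
\end{itemize}
For such $\theta$, (a) and (b) give $\theta^j(u_\theta)\notin K^*$ for all $j$. So $y_\theta=\lim\theta^n(\diamond)=\diamond u_\theta\theta(u_\theta)\theta^2(u_\theta)\cdots$ is infinite, contains infinitely many letters of $J$, and satisfies $\theta(y_\theta)=y_\theta$. The procedure searches for a clean $\pi$ with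
\begin{equation}\label{eq:three}
y_\pi=y_{h\pi}=y_{h'\pi}.
\end{equation}

\emph{For clean $\pi$, \eqref{eq:three} is decidable.} Write $y_\theta=i_0\mu_0i_1\mu_1i_2\cdots$ with $i_0=\diamond$, $i_k\in J$, $\mu_k\in K^*$. As $\theta$ erases the $\mu_k$, we have $y_\theta=\theta(i_0)\theta(i_1)\cdots$, and every $\theta(i_k)$ contains a letter of $J$. So each $\mu_k$ lies inside one or two consecutive words $\theta(i)$, and $|\mu_k|\le2\|\theta\|$. Let $L_0=2\max(\|\pi\|,\|h\pi\|,\|h'\pi\|)$, and let $\Gamma$ be the finite alphabet of triples $(i,\mu,i')$ with $i,i'\in J$, $\mu\in K^*$, $|\mu|\le L_0$. The code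
\[
\langle y_\theta\rangle=(i_0,\mu_0,i_1)(i_1,\mu_1,i_2)\cdots\in\Gamma^{\mathbb N}
\]
determines $y_\theta$ and is determined by it. The third entry of a triple is there because the block of $K$-letters after the last $J$-letter of $\theta(i_k)$ extends into $\theta(i_{k+1})$. Define $\hat\theta$ on $\Gamma$ as follows. If $\theta(i)=\nu_0j_1\nu_1\cdots j_r\nu_r$ and $\theta(i')\in\nu_0'j_1'\Sigma^*$, with all $j$'s in $J$ and all $\nu$'s in $K^*$, so that $r\ge1$ by (a), then
\[
\hat\theta(i,\mu,i')=(j_1,\nu_1,j_2)\cdots(j_{r-1},\nu_{r-1},j_r)\,(j_r,\nu_r\nu_0',j_1').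
\]
All these triples are in $\Gamma$, and $\hat\theta$ is non-erasing. The word $\hat\theta(i_k,\mu_k,i_{k+1})$ codes the part of $y_\theta=\theta(i_0)\theta(i_1)\cdots$ from the first $J$-letter of $\theta(i_k)$ to the first $J$-letter of $\theta(i_{k+1})$, and $\theta(i_0)$ begins with the $J$-letter $\diamond$. Hence $\hat\theta(\langle y_\theta\rangle)=\langle y_\theta\rangle$. Let $\gamma_\theta$ be the first letter of $\langle y_\theta\rangle$; by (b) it can be read from $\theta(\diamond)$. The word $\hat\theta(\gamma_\theta)$ is a prefix of $\langle y_\theta\rangle$, and its length is the number of $J$-letters in $\diamond u_\theta$, at least $2$ by (b). So $\hat\theta(\gamma_\theta)\in\gamma_\theta\Gamma^+$ and $\langle y_\theta\rangle=\lim\hat\theta^n(\gamma_\theta)$. Theorem~\ref{thm:CH} compares the three codes.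

\emph{If the search succeeds, then $x=x'$.} Let $y$ be the common word in \eqref{eq:three}. From $\pi(y)=y$ and $h(\pi(y))=y$ we get $h(y)=y$. As $y$ begins with $\diamond$, every $h^n(\diamond)$ is a prefix of $y$, so $y=\diamond x$. The same argument with $h'$ gives $y=\diamond x'$.

\emph{If $x=x'$, the search succeeds.} The word $\diamond x$ is fixed by $h$ and $h'$, hence by all of $\mathcal S$. Choose $\pi_0\in\mathcal S$ with $K=K(\pi_0)$ of maximal size, and let $J=\Sigma\setminus K$. For $\theta\in\mathcal S$ we have $K(\theta\pi_0)\supset K$, so $K(\theta\pi_0)=K$. Moreover $\theta\pi_0(i)\notin K^*$ for $i\in J$: otherwise $\pi_0\theta\pi_0(i)=\varepsilon$ and $i\in K(\pi_0\theta\pi_0)=K$. Put $\pi=h^N\pi_0$ with $N\ge1$. Then $\pi,h\pi,h'\pi\in\mathcal S\pi_0$, so $K(\pi)=K$ and (a) holds. The word $x$ contains a letter of $J$, since otherwise $\diamond x=\pi_0(\diamond x)=\pi_0(\diamond)$ would be finite. The words $\pi(\diamond)$, $h\pi(\diamond)$, $h'\pi(\diamond)$ are prefixes of $\diamond x$, and they begin with $h^N(\diamond)$, $h^{N+1}(\diamond)$, $h'(h^N(\diamond))$, respectively. The lengths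 of these three words tend to infinity with $N$; for the last one, because it tends to $h'(\diamond x)=\diamond x$. So for large $N$ they reach the first $J$-letter of $x$, and (b) holds. For each of the three $\theta$, all $\theta^n(\diamond)$ are prefixes of $\diamond x$, so $y_\theta=\diamond x$.
\end{proof}

\begin{lemma}\label{lem:points}
Given a $\sigma$-presentation $\mathfrak p$, a $\tau$-presentation $\mathfrak p'$ and $k\in\mathbb Z$, it is decidable whether $[\mathfrak p]_\sigma=S^k[\mathfrak p']_\tau$.
\end{lemma}

\begin{proof}
Let $\mathfrak p=(m,U,W,V)$, $\mathfrak p'=(m',U_1,W_1,V_1)$, $y=[\mathfrak p]_\sigma$, $y'=[\mathfrak p']_\tau$. We must test $y_n=y'_{n+k}$ for all $n$. The right tails of $y$ and $y'$ start at unrelated places, so we first show that every suffix of $V\sigma^m(V)\sigma^{2m}(V)\cdots$ has the same form as the whole word. Such a suffix is $p'\sigma^{m(n+1)}(V)\sigma^{m(n+2)}(V)\cdots$ with $\sigma^{mn}(V)=pp'$. For $R=p'\sigma^m(p)$,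
\[
R\,\sigma^m(R)\,\sigma^{2m}(R)\cdots=p'\,\sigma^m(pp')\,\sigma^{2m}(pp')\cdots,
\]
which is this suffix, and $R$ is immortal because $p$ or $p'$ is. Take $N$ with $N\ge|W|$ and $N+k\ge|W_1|$, and compute $R,R'$, immortal for $\sigma$ and $\tau$, with $y_{[N,\infty)}=R\sigma^m(R)\cdots$ and $y'_{[N+k,\infty)}=R'\tau^{m'}(R')\cdots$. Lemma~\ref{lem:erasing} with $h(\diamond)=\diamond R$, $h|_A=\sigma^m$, $h'(\diamond)=\diamond R'$, $h'|_A=\tau^{m'}$ decides whether these words are equal. Take $N'\ge0$ with $-N'+k\le0$. The mirror images of $y_{(-\infty,-N')}$ and $y'_{(-\infty,-N'+k)}$ are suffixes of $\tilde U\tilde\sigma^m(\tilde U)\cdots$ and $\tilde U_1\tilde\tau^{m'}(\tilde U_1)\cdots$, so the same method compares them. The finite words $y_{[-N',N)}$ and $y'_{[-N'+k,N+k)}$ are compared directly.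
\end{proof}

\section{Normalizing the morphism}\label{sec:normal}

To describe the points of $X(\sigma)$ we cut them repeatedly into images of letters. This needs nonempty images, so we separate the mortal letters, and it is cleaner when first and last letters repeat from level to level, so we pass to a power. If $I=\emptyset$, then $\mathcal F(\sigma)$ is finite, $X(\sigma)=\emptyset$, and we put $\mathcal D(\sigma)=\emptyset$. Assume $I\ne\emptyset$.

\subsection*{The non-erasing skeleton}
Let $\kappa:A^*\to I^*$ erase the letters of $M$, and let $\bar\sigma=\kappa\sigma|_{I^*}$. It is non-erasing, and $\kappa\sigma=\bar\sigma\kappa$ because mortal letters have images in $M^*$; hence $\kappa\sigma^n=\bar\sigma^n\kappa$. Let $\bar F=\kappa(\mathcal F(\sigma))$. It consists of $\varepsilon$ and the factors of the words $\bar\sigma^n(a)$, $a\in I$, so it is decidable by Lemma~\ref{lem:regular}. Let $\bar X=\{z\in I^{\mathbb Z}:\mathcal L(z)\subset\bar F\}$. A letter $a\in I$ is \emph{bounded} if the lengths $|\bar\sigma^n(a)|$ are bounded and \emph{growing} otherwise; let $B$ and $G$ be the two sets. Then $\bar\sigma(B)\subset B^+$,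 and $\bar\sigma(g)$ contains a growing letter for each $g\in G$.

\subsection*{The exponent $q$}
Let $C$ be a strongly connected component of the graph of $\bar\sigma$ that contains a closed walk of positive length. Call $C$ \emph{branching} if some $\bar\sigma(e)$, $e\in C$, has at least two occurrences of letters of $C$. Otherwise each letter of $C$ has exactly one edge into $C$, and $C$ is a simple cycle. Let $q$ be the least positive multiple of $|A|!$ such that
\begin{equation}\label{eq:q}
\bar\sigma^q(c)\text{ has at least three occurrences of }c\text{ for every }c\text{ in a branching component.}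
\end{equation}
All large multiples of $|A|!$ satisfy \eqref{eq:q}, so $q$ is found by search. Indeed, let $c\in C$ and $e\in C$ be as above. There are two closed walks at $c$, of lengths $l_1,l_2$, that follow the same walk from $c$ to $e$, leave $e$ by different edges into $C$, and return to $c$. Concatenating them in the two orders gives two different closed walks of length $l=l_1+l_2$, hence at least four of length $2l$. Let $\rho\le|A|$ be the length of a shortest closed walk at $c$. There are at least four closed walks of length $2l\rho$, and if $n\ge2l\rho$ is a multiple of $|A|!$, then $n-2l\rho$ is a multiple of $\rho$, so they extend to closed walks of length $n$. Note that $q\ge|A|$ and that every $j\le|A|$ divides $q$.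

Let $\phi=\bar\sigma^q:I^*\to I^*$ and $H=\sigma^q|_{I^*}:I^*\to A^*$. Since $\sigma^q$ erases mortal letters,
\begin{equation}\label{eq:H}
\sigma^q=H\kappa,\qquad \kappa H=\phi,\qquad \sigma^qH=H\phi ,
\end{equation}
the last because $\sigma^qH=H\kappa H$. So $\phi$ carries the combinatorics and $H$ puts the mortal letters back. For $a\mapsto aca$, $c\mapsto\varepsilon$, the skeleton is $a\mapsto aa$, $\bar X=\{{}^\infty a^\infty\}$, $H(a)$ is a power of $aca$, and $X(\sigma)=O({}^\infty(aca)^\infty)$. For a nonempty word $v$ over $I$, $H(v)$ is immortal, since $\kappa H(v)=\phi(v)\ne\varepsilon$. If $v=\kappa(w)$ with $w\in\mathcal F(\sigma)$, then $H(v)=\sigma^q(w)\in\mathcal F(\sigma)$. Thus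
\begin{equation}\label{eq:HF}
H(\bar F)\subset\mathcal F(\sigma),\qquad H(\bar X)\subset X(\sigma),\qquad \phi(\bar F)\subset\bar F .
\end{equation}
Let $Q=\{b\in I:\phi(b)=b\}$. Lengths do not decrease under $\bar\sigma$, so $Q\subset B$.

\begin{lemma}\label{lem:q}
\begin{enumerate}
\item[(i)] For $v\in B^*$ we have $\phi(v)\in Q^*$, hence $\phi^k(v)=\phi(v)$ for all $k\ge1$.
\item[(ii)] The maps ``first letter of $\phi(\cdot)$'' and ``last letter of $\phi(\cdot)$'' on $I$, and ``first growing letter of $\phi(\cdot)$'' and ``last growing letter of $\phi(\cdot)$'' on $G$, are idempotent.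
\item[(iii)] If $\phi^n(c)=u'cv'$ for some $n\ge1$ and $u',v'\neq\varepsilon$, then $\phi(c)=ucv$ for some $u,v\ne\varepsilon$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Suppose $e\in B$ occurs in $\bar\sigma^j(e)$ with $1\le j\le|A|$. Then $\bar\sigma^j(e)=e$, since otherwise each application of $\bar\sigma^j$ adds a letter and $|\bar\sigma^{jn}(e)|\ge n+1$. All $\bar\sigma^i(e)$ are then single letters fixed by $\bar\sigma^j$, and $j\mid q$, so they lie in $Q$. A letter of $\phi(b)$, $b\in B$, ends a walk of length $q\ge|A|$ inside $B$. Among its first $|A|+1$ vertices some letter $e$ is repeated, and from there on the walk visits only letters $\bar\sigma^i(e)$. So it ends in $Q$.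

(ii) Since $\bar\sigma$ is non-erasing, maps $B^*$ into $B^*$, and keeps a growing letter in the image of a growing letter, each map is $f^q$ for the corresponding map $f$ of $\bar\sigma$. As $q\ge|A|$, the letter $f^q(a)$ lies on a cycle of $f$, whose length divides $q$. So $f^q(f^q(a))=f^q(a)$.

(iii) The letter $c$ lies on a closed walk in the graph of $\bar\sigma$; let $C$ be its component. If $C$ is branching, take the middle one of three occurrences of $c$ in $\phi(c)$. If $C$ is a simple cycle, then $|C|$ divides $q$, and a walk that leaves $C$ never returns, so $\phi(c)=ucv$ where $c$ is the only occurrence of a letter of $C$ and the letters of $u,v$ never produce letters of $C$. Then $\phi^n(c)=\phi^{n-1}(u)\cdots u\,c\,v\cdots\phi^{n-1}(v)$ has a single $c$, so $u'=\phi^{n-1}(u)\cdots u$ and $v'=v\cdots\phi^{n-1}(v)$. Hence $u,v\ne\varepsilon$.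
\end{proof}

Each part can fail for $\bar\sigma$ in place of $\phi$: (i) for $a\mapsto b$, $b\mapsto a$; (ii) for $a\mapsto ab$, $b\mapsto ba$, where the last-letter map exchanges $a$ and $b$; (iii) for $a\mapsto aa$. Condition \eqref{eq:q} is used only in (iii). By (i), $B=\{b\in I:\phi(b)\in Q^*\}$, so $M,I,q,\phi,H,Q,B,G$ are all computable. The morphism $\tilde\sigma$ has the same $M,I,q,Q,B,G$, and its $\phi$, $H$, $\bar F$ are the mirror images of those of $\sigma$. Every statement below therefore has a mirror version, which we use freely.

\section{The orbit closures of $X(\sigma)$}\label{sec:closures}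

\subsection*{Rays}
Let $G^-$ be the set of $g\in G$ such that $g$ is the last growing letter of $\phi(g)$. For $g\in G^-$ write $\phi(g)=t\,g\,w$ with $w=w^-_g\in B^*$. By Lemma~\ref{lem:q}(i),
\begin{equation}\label{eq:ray}
\phi^k(g)=\phi^{k-1}(t)\cdots\phi(t)\,t\;g\;w\,\phi(w)^{k-1}\qquad(k\ge1).
\end{equation}
Read from the right end, these words converge to a left-infinite word $\lambda_g$. If $w=\varepsilon$, then $t\ne\varepsilon$ because $g\notin Q$, and $\lambda_g=\cdots\phi(t)\,t\,g$. If $w\ne\varepsilon$, then $\lambda_g={}^\infty\phi(w)$. To write both cases at once, put $(p_g^-,e_g^-)=(t,g)$ if $w=\varepsilon$ and $(p_g^-,e_g^-)=(\phi(w),\varepsilon)$ if $w\ne\varepsilon$. Then $p_g^-\neq\varepsilon$, $\lambda_g=\cdots\phi^2(p_g^-)\phi(p_g^-)p_g^-e_g^-$, and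
\begin{equation}\label{eq:pe}
\phi(e_g^-)=p_g^-e_g^-\ \text{ if }w_g^-=\varepsilon;\qquad e_g^-=\varepsilon\ \text{ and }\ \phi(p_g^-)=p_g^-\ \text{ if }w_g^-\ne\varepsilon .
\end{equation}
In mirror fashion, $G^+$ is the set of $g\in G$ with $\phi(g)=w\,g\,t$, $w=w_g^+\in B^*$; the pair $(p_g^+,e_g^+)$ is $(t,g)$ or $(\phi(w),\varepsilon)$; and $\rho_g=e_g^+p_g^+\phi(p_g^+)\cdots$ is the limit of the $\phi^k(g)$ read from the left end.

\subsection*{The list $\mathcal D(\sigma)$}
Let $D=\{\bar\sigma^h(c):c\in I,\ 0\le h<q\}$, so that $\bar F$ consists of $\varepsilon$ and the factors of the words $\phi^k(\delta)$, $\delta\in D$, $k\ge0$. Put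
\[
N_1=\max\bigl(\max_{\delta\in D}|\delta|,\ 2\|\phi\|\bigr),\qquad N_0=\|\phi\|N_1+2\|\phi\|^2 .
\]
The list $\mathcal D(\sigma)$ consists of the following \emph{data} $d$, each with a point $z_d\in I^{\mathbb Z}$ and a quadruple $\mathfrak p_d$.
\begin{itemize}
\item \emph{Cores}: triples $(u,c,v)$ with $c\in I$, $u,v\in I^+$, $\phi(c)=ucv$. We call $c$ a \emph{core letter} and put
\[z_d=\cdots\phi(u)\,u\,.\,c\,v\,\phi(v)\cdots,\qquad \mathfrak p_d=(q,H(u),H(c),H(v)).\]
\item \emph{Bridges}: triples $(g,v,g')$ with $g\in G^-$, $g'\in G^+$, $v\in B^*$, $|v|\le N_0$, $gvg'\in\bar F$. We put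
\[z_d=\lambda_g\,\phi(v)\,\rho_{g'},\qquad \mathfrak p_d=\bigl(q,\,H(p_g^-),\,H(e_g^-\phi(v)e_{g'}^+),\,H(p_{g'}^+)\bigr),\]
with the origin of $z_d$ at the start of $e_g^-\phi(v)e_{g'}^+p^+_{g'}$.
\item \emph{Periodic data}: letters $g\in G^-$ with $w=w_g^-\ne\varepsilon$, and letters $g\in G^+$ with $w=w_g^+\ne\varepsilon$. We put
\[z_d={}^\infty\phi(w)\,.\,\phi(w)^\infty,\qquad \mathfrak p_d=(q,H\phi(w),\varepsilon,H\phi(w)).\]
\end{itemize}
The list is finite and computable, because $\bar F$ is decidable. The \emph{nested data} are the cores and the bridges with $w_g^-=w_{g'}^+=\varepsilon$; all other data are \emph{tailed}. Put $x_d=H(z_d)$, $Y_d=\overline{O(x_d)}$, $\Phi_d=\Phi_{\mathfrak p_d}$, and let $W_d$ be the third entry of $\mathfrak p_d$.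

For $\sigma:a\mapsto baa$, $b\mapsto b$, we have $q=2$, $\phi(a)=bbaabaa$, $G^-=G^+=\{a\}$, $w_a^-=\varepsilon$, $w_a^+=bb$. There are three cores, one for each interior $a$ of $\phi(a)$; the first gives the point $y$ of Section~\ref{sec:example}. The bridges $(a,b^n,a)$, $n\le N_0$, all give $\lambda_ab^\infty$ up to shift, and the periodic datum gives ${}^\infty b^\infty$.

\begin{lemma}\label{lem:data}
Let $d\in\mathcal D(\sigma)$. Then $\mathfrak p_d$ is a $\sigma$-presentation, $x_d=[\mathfrak p_d]_\sigma\in X(\sigma)$, and $\phi(z_d)\in O(z_d)$. If $d$ is nested, then $\mathfrak p_d$ is nested, $W_d\in\mathcal F(\sigma)$, and $\mathcal L(x_d)$ is the increasing union of the sets $\operatorname{Fact}(\sigma^{qk}(W_d))$. If $d$ is tailed and $\mathfrak p_d=(q,U,W,V)$, then $x_d$ ends with $V^\infty$ or begins with ${}^\infty U$.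
\end{lemma}

\begin{proof}
In all cases $\mathfrak p_d=(q,H(p),H(\omega),H(p'))$ and $z_d=\cdots\phi(p)p\,.\,\omega\,p'\phi(p')\cdots$ with $p,p'\neq\varepsilon$. Moreover $\phi(\omega)=p_0\,\omega\,p_0'$, where $p_0=p$, or $p_0=\varepsilon$ and $\phi(p)=p$, and likewise on the right. For a core, $\phi(c)=ucv$. For a bridge, $\phi(\omega)=\phi(e_g^-)\phi(v)\phi(e_{g'}^+)$ by Lemma~\ref{lem:q}(i), and \eqref{eq:pe} applies on each side. For a periodic datum, $\omega=\varepsilon$ and $\phi(\phi(w))=\phi(w)$. So $(1,p,\omega,p')$ is a $\phi$-presentation of $z_d$, and the computation in (P1) gives $\phi(z_d)\in O(z_d)$. Applying $H$ and $\sigma^qH=H\phi$ shows that $\mathfrak p_d$ is a $\sigma$-presentation with point $H(z_d)$. For nested data $p_0=p$ and $p_0'=p'$. For tailed data $p$ or $p'$ is fixed by $\phi$, which gives the periodic tail.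

Next, $z_d\in\bar X$. For a core, $\phi^k(c)=\phi^{k-1}(u)\cdots u\,c\,v\cdots\phi^{k-1}(v)\in\bar F$. For a bridge, $\phi^k(gvg')=\phi^k(g)\phi(v)\phi^k(g')\in\bar F$, and $\phi^k(g)$, $\phi^k(g')$ share longer and longer ends with $\lambda_g$, $\rho_{g'}$. For a periodic datum, $\phi^k(g)$ contains $\phi(w)^{k-1}$ by \eqref{eq:ray}. By \eqref{eq:HF}, $x_d\in X(\sigma)$, so its factor $W_d$ lies in $\mathcal F(\sigma)$. The description of $\mathcal L(x_d)$ is (P2) and (P3).
\end{proof}

\subsection*{Histories}
We now show that the $Y_d$ exhaust the orbit closures. The tool is repeated desubstitution.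

\begin{lemma}\label{lem:desub}
Let $h:I^*\to E^*$ map letters to nonempty words, and let $x\in E^{\mathbb Z}$ be such that for all large $N$ the word $x_{[-N,N]}$ is a factor of $h(v_N)$ with $v_N\in\bar F$. Then $x=S^nh(z)$ for some $z\in\bar X$ and $0\le n<|h(z_0)|$.
\end{lemma}

\begin{proof}
In $v_N$ mark the letter whose image covers coordinate $0$, and let $n_N<\|h\|$ be the offset of coordinate $0$ in this image. The coordinates $1,\dots,N$ are covered by the images of the marked letter and of the letters to its right, so there are at least $N/\|h\|-1$ letters to its right; the same bound holds on the left. By compactness, along a subsequence the words $v_N$ centered at the mark converge to some $z\in I^{\mathbb Z}$ and $n_N=n$ is constant. Each factor of $z$ is a factor of some $v_N$, so $z\in\bar X$, and $x=S^nh(z)$.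
\end{proof}

Let $x\in X(\sigma)$. The words $\sigma^n(a)$ with $n<q$ have bounded length, so for large $N$ the word $x_{[-N,N]}$ is a factor of some $\sigma^n(a)=H(\kappa\sigma^{n-q}(a))$ with $n\ge q$, and the lemma applies with $h=H$. For $z\in\bar X$, the word $z_{[-N,N]}$ is for large $N$ a factor of some $\bar\sigma^n(a)=\phi(\bar\sigma^{n-q}(a))$, and the lemma applies with $h=\phi$. So every $x\in X(\sigma)$ has a \emph{history}: a sequence $z^{(1)},z^{(2)},\ldots\in\bar X$ with
\[
x\in O(H(z^{(1)})),\qquad z^{(k)}=S^{n_k}\phi(z^{(k+1)}),\qquad 0\le n_k<|\phi(z^{(k+1)}_0)| .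
\]
Each position of $z^{(k)}$ lies in the image of one position of $z^{(k+1)}$, its \emph{parent}. The parent map is nondecreasing and surjective, it sends $0$ to $0$, and it sends adjacent positions to equal or adjacent positions. For $l\le k$, the \emph{block} in $z^{(l)}$ of a position $j$ of $z^{(k)}$ is the set of positions of $z^{(l)}$ with ancestor $j$; it is a nonempty interval that spells $\phi^{k-l}(z^{(k)}_j)$. Two positions of $z^{(1)}$ are \emph{equivalent} if they have a common ancestor at some level. The classes are intervals. The history is \emph{connected} if there is one class and \emph{disconnected} otherwise. Histories need not be unique, and we never use uniqueness: for $a\mapsto aa$, where $\phi(a)=a^4$, the point ${}^\infty a^\infty$ has a disconnected history ($n_k=0$) and a connected one ($n_k=1$).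

\subsection*{Disconnected histories}
A boundary between two classes persists at all levels, and idempotency then fixes the letters on both sides.

\begin{lemma}\label{lem:boundary}
If a history is disconnected, then $z=z^{(1)}$ has, up to shift, one of the forms
\[
\text{\rm(1) }\lambda_a\,u\,\rho_b,\ u\in Q^*;\qquad \text{\rm(2) }\lambda_a\,b_1b_2\cdots,\ b_i\in Q,\ \text{or the mirror form};\qquad \text{\rm(3) }z\in Q^{\mathbb Z},
\]
where $a\in G^-$, $w_a^-=\varepsilon$, $b\in G^+$, $w_b^+=\varepsilon$.
\end{lemma}

\begin{proof}
Let $i$ and $i+1$ be inequivalent. Their ancestors at level $k$ are distinct, hence adjacent; let $b_k$ be the letter of the ancestor of $i+1$. This ancestor is the first position in the block of its parent, so $b_k=f(b_{k+1})$, where $f$ is the first-letter map of $\phi$. By Lemma~\ref{lem:q}(ii), $b_k=f(f(b_{k+2}))=f(b_{k+2})=b_{k+1}$. So $b_k=b$ is constant and $\phi(b)=bt$. The class of $i+1$ is the increasing union of the blocks that start at $i+1$ and spell $\phi^{k-1}(b)$. If $t=\varepsilon$, it is $\{i+1\}$ and $b\in Q$. Otherwise $b\in G^+$, $w_b^+=\varepsilon$, and the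 class is $[i+1,\infty)$ and spells $\rho_b$. By the mirror argument, the class of $i$ is a singleton with a letter of $Q$, or it is $(-\infty,i]$ and spells some $\lambda_a$. Every class is bounded on at least one side, so it is of one of these three kinds, and the forms correspond to two, one or no infinite classes.
\end{proof}

These forms still contain unknown words over $Q$, of unbounded or infinite length. To pin them down we use that factors of $z$ lie in $\bar F$, and trace a long factor back to a short ancestor. The ancestor is taken with at least three letters, so that its inner part is reproduced in full.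

\begin{lemma}\label{lem:trace}
Each $\omega\in\bar F$ with $|\omega|\ge3$ can be written $\omega=\omega_1\phi^j(v)\omega_3$, where $j\ge0$, $\alpha,\beta\in I$, $v\in I^+$, $\alpha v\beta\in\bar F$, $|\alpha v\beta|\le N_1$, $\omega_1$ is a nonempty suffix of $\phi^j(\alpha)$ and $\omega_3$ is a nonempty prefix of $\phi^j(\beta)$. Moreover $|\omega|\le N_1\|\phi\|^j$; so $j\ge1$ if $|\omega|>N_1$, and $j\to\infty$ as $|\omega|\to\infty$.
\end{lemma}

\begin{proof}
Fix an occurrence of $\omega$ in $\phi^k(\delta)$, $\delta\in D$. For $0\le i\le k$ let $A_i$ be the interval of its ancestors in $\phi^{k-i}(\delta)$, and let $j$ be the largest index with $|A_j|\ge3$. If $j=k$ then $|A_j|\le|\delta|$. Otherwise $|A_{j+1}|\le2$ and $|A_j|\le2\|\phi\|$. Let $\alpha v\beta$ be the word on $A_j$.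
\end{proof}

\begin{lemma}\label{lem:ends}
Let $\beta\in I$, $j\ge1$, and let $\omega_3$ be a prefix of $\phi^j(\beta)$.
\begin{enumerate}
\item[(a)] If $\omega_3=ub$ with $u\in B^*$, $b\in G^+$, $w_b^+=\varepsilon$, then $\phi(\beta)\in s'bI^*$ with $s'\in B^*$, and $u=\phi^{j-1}(s')$ has length at most $\|\phi\|^2$.
\item[(b)] If $\omega_3\in B^*$, $|\omega_3|>\|\phi\|^2$ and $j\ge2$, then $\phi(\beta)\in s'g'I^*$ with $s'\in B^*$, $g'\in G^+$, $w'=w^+_{g'}\neq\varepsilon$, and $\omega_3$ is a prefix of $\phi(s')\phi(w')^{j-2}w'$.
\end{enumerate}
\end{lemma}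

\begin{proof}
If $\beta\in B$, then $\phi^j(\beta)=\phi(\beta)$ is a word of $B^*$ of length at most $\|\phi\|$, which both hypotheses exclude. So $\beta\in G$. Let $g'$ be the first growing letter of $\phi(\beta)$, preceded by $s'\in B^*$. By Lemma~\ref{lem:q}(ii), $g'\in G^+$; let $w'=w^+_{g'}$. By the mirror of \eqref{eq:ray}, $\phi^j(\beta)$ begins with $s'g'$ if $j=1$ and with $\phi(s')\phi(w')^{j-2}w'g'$ if $j\ge2$, and $g'$ is the first growing letter of this prefix. In (a) this forces $g'=b$, $w'=\varepsilon$, and $u=s'$ or $u=\phi(s')$. In (b), $\omega_3$ stops before $g'$, and $w'=\varepsilon$ would give $|\omega_3|\le|\phi(s')|\le\|\phi\|^2$.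
\end{proof}

\begin{proposition}\label{prop:disc}
If $x\in X(\sigma)$ has a disconnected history, then $x\in O(x_d)$ for a bridge or a periodic datum $d$.
\end{proposition}

\begin{proof}
It suffices to show $z=z^{(1)}\in O(z_d)$. We apply Lemma~\ref{lem:trace} to factors $\omega$ of $z$ with $|\omega|>N_1$ in which all letters, except possibly the first and the last, lie in $Q$. Then $j\ge1$ and $\phi^j(v)\in Q^*$. So $v$ has no growing letter, and $\phi^j(v)=\phi(v)$ has length at most $\|\phi\|N_1$. Whenever Lemma~\ref{lem:ends} and its mirror give $\phi(\alpha)\in I^*gs$ and $\phi(\beta)\in s'g'I^*$ with $g\in G^-$, $g'\in G^+$, $s,s'\in B^*$, we put $v'=s\phi(v)s'$. Then $gv'g'$ is a factor of $\phi(\alpha v\beta)\in\bar F$ and $|v'|\le\|\phi\|N_1+2\|\phi\|\le N_0$, so $(g,v',g')$ is a bridge, and $\phi(v')=\phi(s)\phi(v)\phi(s')$.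

\emph{Form \rm(1).} If $|aub|\le N_1$, then $|u|\le N_0$. Otherwise take $\omega=aub$, so $\omega_1=au_1$, $\omega_3=u_3b$ and $u=u_1\phi(v)u_3$. Lemma~\ref{lem:ends}(a) and its mirror give $|u_1|,|u_3|\le\|\phi\|^2$, so again $|u|\le N_0$. Thus $(a,u,b)$ is a bridge, and $\phi(u)=u$.

\emph{Form \rm(2).} Take $\omega=ab_1\cdots b_N$ with $N$ so large that $j\ge2$. The mirror of Lemma~\ref{lem:ends}(a) gives $\phi(\alpha)\in I^*as$ and $\omega_1=a\phi(s)$. Hence $\omega_3\in Q^*$ has length at least $N-N_0$, and for large $N$ Lemma~\ref{lem:ends}(b) applies. So $b_1\cdots b_N$ is a prefix of $\phi(v')\phi(w')^{j-2}w'$, and, as $|w'|\le\|\phi\|$, the word $b_1\cdots b_{N-\|\phi\|}$ is a prefix of $\phi(v')\phi(w')^\infty=\phi(v')\rho_{g'}$. Some bridge $(a,v',g')$ arises for infinitely many $N$, and for it $b_1b_2\cdots=\phi(v')\rho_{g'}$. The mirror form follows by the mirror argument.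

\emph{Form \rm(3).} Take $\omega=z_{[-N,N]}$, and let $J_N$ be the coordinate at which the factor $\phi^j(v)=\phi(v)$ starts. Pass to a subsequence along which $(\alpha,v,\beta)$ is constant and $J_N$ is constant, tends to $+\infty$, or tends to $-\infty$.

If $J_N=J$ is constant, then $|\omega_1|,|\omega_3|\to\infty$. Lemma~\ref{lem:ends}(b) and its mirror give $g,s,w=w_g^-\neq\varepsilon$ and $g',s',w'\neq\varepsilon$, independent of $N$, such that $\omega_1$ is a suffix of $w\phi(w)^{j-2}\phi(s)$ and $\omega_3$ is a prefix of $\phi(s')\phi(w')^{j-2}w'$. Dropping $\|\phi\|$ letters at the outer ends and letting $N\to\infty$, we find ${}^\infty\phi(w)\phi(s)$ to the left of $J$ and $\phi(v)\phi(s')\phi(w')^\infty$ from $J$ on. So $z$ is $\lambda_g\phi(v')\rho_{g'}$ up to shift.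

If $J_N\to+\infty$, then $\omega_1=z_{[-N,J_N)}$ is again a suffix of $w\phi(w)^{j-2}\phi(s)$ with $w=w_g^-\neq\varepsilon$. For fixed $L$, the word $z_{[-L,L]}$ lies in $\omega_1$ at distances from both ends that tend to infinity, so for large $N$ it lies inside $\phi(w)^{j-2}$. By (F2), $z\in O({}^\infty\phi(w)^\infty)$, the point of the periodic datum $g$. If $J_N\to-\infty$, then $\omega_3=z_{[J_N+|\phi(v)|,N]}$ contains $z_{[-L,L]}$ far from both ends, so $z_{[-L,L]}$ lies inside $\phi(w')^{j-2}$ and the periodic datum is $g'$.
\end{proof}

\subsection*{Connected histories}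
Here we do not determine the point, only its language, and this is enough for the orbit closure.

\begin{proposition}\label{prop:conn}
Let $x\in X(\sigma)$ have a connected history. Then for every $k$ any two positions of $z^{(k)}$ have a common ancestor, and there is a core letter $c$ such that
\begin{enumerate}
\item[(i)] $c$ occurs in every $z^{(k)}$, and every factor of every $z^{(k)}$ is a factor of some $\phi^i(c)$;
\item[(ii)] $\mathcal L(x)=\bigcup_i\operatorname{Fact}(H\phi^i(c))$, an increasing union;
\item[(iii)] $\overline{O(x)}=Y_d$ for every core $d$ with letter $c$.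
\end{enumerate}
\end{proposition}

\begin{proof}
Two positions of $z^{(k)}$ have descendants in $z^{(1)}$, and these have a common ancestor, which we may take at a level above $k$; it is an ancestor of both positions. Let $c_k=z_0^{(k)}$ and let $J_k$ be the block in $z^{(1)}$ of position $0$ of $z^{(k)}$. The $J_k$ increase to $\mathbb Z$. Choose $c$ with $c_k=c$ for infinitely many $k$, and choose such levels $k<k'$ with $J_{k'}$ exceeding $J_k$ on both sides. The block in $z^{(k)}$ of position $0$ of $z^{(k')}$ spells $\phi^{k'-k}(c)$ and contains position $0$, with letter $c$, neither as first nor as last element. By Lemma~\ref{lem:q}(iii), $c$ is a core letter.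

Since $c$ occurs in $\phi(c)$, it occurs in $z^{(k)}$ as soon as it occurs in $z^{(k+1)}$; so it occurs at all levels, and the sets $\operatorname{Fact}(\phi^i(c))$ increase with $i$. The blocks in $z^{(k)}$ of the positions $0$ of higher levels increase to $\mathbb Z$, and infinitely many of them spell words $\phi^i(c)$. This proves (i), and for $k=1$ it gives $\mathcal L(z^{(1)})=\bigcup_i\operatorname{Fact}(\phi^i(c))$, since arbitrarily large $i$ occur. Applying $H$ gives (ii). For a core $d$ with letter $c$, Lemma~\ref{lem:data} gives $\mathcal L(x_d)=\bigcup_i\operatorname{Fact}(\sigma^{qi}H(c))$, and $\sigma^{qi}H=H\phi^i$. So $\mathcal L(x)=\mathcal L(x_d)$, and (F1) gives (iii).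
\end{proof}

\begin{corollary}\label{cor:closures}
The orbit closures of points of $X(\sigma)$ are exactly the $Y_d$, $d\in\mathcal D(\sigma)$. Hence $X(\sigma)=\bigcup_dY_d$, the subshifts of $X(\sigma)$ are the nonempty unions of sets $Y_d$ and are finite in number, $\mathcal L(\sigma)=\bigcup_d\mathcal L(x_d)$ is decidable, and $X(\sigma)=\emptyset$ if and only if $\mathcal D(\sigma)=\emptyset$. The points with a disconnected history form finitely many orbits.
\end{corollary}

\begin{proof}
Combine Lemma~\ref{lem:data} with Propositions~\ref{prop:disc} and~\ref{prop:conn}. Every subshift is the union of the orbit closures of its points, and $\mathcal L(x_d)$ is decidable by Lemma~\ref{lem:regular}.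
\end{proof}

\section{Anchored points}\label{sec:anchored}

Call a point $y$ \emph{anchored} if some word has a leftmost or a rightmost occurrence in $y$. This notion does not refer to any morphism. We show that anchored points of $X(\sigma)$ have presentations that make their membership in $X(\sigma)$ visible, and that non-minimal orbit closures are generated by anchored points.

Let $\mathcal P(\sigma)$ consist of the nested $\sigma$-presentations $(m,U,W,V)$ with $W\in\mathcal F(\sigma)$ and of the presentations $\mathfrak p_d$ of the tailed data. By Lemma~\ref{lem:data} it contains all $\mathfrak p_d$. Membership in $\mathcal P(\sigma)$ is decidable, and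
\begin{equation}\label{eq:valid}
[\mathfrak p]_\sigma\in X(\sigma)\qquad\text{for all }\mathfrak p\in\mathcal P(\sigma):
\end{equation}
in the nested case the factors of the point are factors of the words $\sigma^{mk}(W)$ by (P2) and (P3), and $\mathcal F(\sigma)$ is closed under $\sigma$. The map $(m,U,W,V)\mapsto(m,\tilde V,\tilde W,\tilde U)$ sends $\mathcal P(\sigma)$ onto $\mathcal P(\tilde\sigma)$ and mirrors the points up to shift; it sends the presentation of a bridge $(g,v,g')$ to that of the bridge $(g',\tilde v,g)$ of $\tilde\sigma$.

\begin{proposition}\label{prop:anchored}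
Every anchored point $y\in X(\sigma)$ lies in $O([\mathfrak p]_\sigma)$ for some $\mathfrak p\in\mathcal P(\sigma)$.
\end{proposition}

\begin{proof}
By mirror symmetry assume that a word $w$ has a leftmost occurrence in $y$. If $y$ has a disconnected history, Proposition~\ref{prop:disc} applies. Otherwise take a connected history and the core letter $c$ of Proposition~\ref{prop:conn}. In Section~\ref{sec:example} we followed the leftmost $a$ from level to level. In general the leftmost $c$ need not descend from a $c$, so we follow the strongly connected component $C$ of $c$ in the graph of $\phi$. We use two properties. As $c$ carries a loop, every $e\in C$ has a walk of positive length to $c$ inside $C$, so $\phi(e)$ contains a letter of $C$; let $f(e)$ be the first one. And a letter reachable from $c$ that can reach $C$ belongs to $C$.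

\emph{High levels have a leftmost letter of $C$.} Because of the loop, there is $i_0$ such that $c$ occurs in $\phi^{i_0}(e)$ for all $e\in C$. By Proposition~\ref{prop:conn}(ii) there is $k_0$ with $w\in\operatorname{Fact}(H\phi^k(c))$ for $k\ge k_0$. Let $k_1=i_0+k_0+1$ and $k\ge k_1$. The block in $z^{(1)}$ of an occurrence of $e\in C$ in $z^{(k)}$ spells $\phi^{k-1}(e)$, which contains $\phi^{k-1-i_0}(c)$. So its image under $H$ contains an occurrence of $w$ in $y$. Different positions of $z^{(k)}$ give disjoint intervals of $y$ in the same order, and $w$ has a leftmost occurrence, so the positions of letters of $C$ in $z^{(k)}$ are bounded below. Such positions exist since $c$ occurs. Let $\ell_k$ be the least one and $a_k\in C$ its letter.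

\emph{The parent of $\ell_k$ is $\ell_{k+1}$.} The letter at the parent of $\ell_k$ reaches $a_k\in C$, and by Proposition~\ref{prop:conn}(i) it is reachable from $c$. So it lies in $C$, and the parent is $\ge\ell_{k+1}$. Conversely the block of $\ell_{k+1}$ in $z^{(k)}$ contains a letter of $C$, at a position $\ge\ell_k$, and the parent map is nondecreasing, so the parent of $\ell_k$ is $\le\ell_{k+1}$. It follows that $a_k=f(a_{k+1})$ for all $k\ge k_1$.

\emph{Periodicity.} Each $a_k$ lies in $\bigcap_nf^n(C)$, the set of periodic points of $f$. Take $s\ge1$ with $f^s$ the identity on this set. Then $a_k=f^s(a_{k+s})=a_{k+s}$, so $a_{k_1+sn}=a:=a_{k_1}$ for all $n\geq0$. The block in $z^{(k_1+sn)}$ of $\ell_{k_1+s(n+1)}$ spells $\phi^s(a)$ and contains $\ell_{k_1+sn}$, which carries the first letter of $C$ in this block. So $\phi^s(a)=uav$, where the displayed $a$ is the first letter of $C$ in $\phi^s(a)$, and this factorization does not depend on $n$. Let $J_n$ be the block in $z^{(k_1)}$ of $\ell_{k_1+sn}$. Then $J_0=\{\ell_{k_1}\}$, and $J_{n+1}$ extends $J_n$ by $\phi^{sn}(u)$ on the left and $\phi^{sn}(v)$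 on the right. Every position of $z^{(k_1)}$ has a common ancestor with $\ell_{k_1}$, so the $J_n$ exhaust $\mathbb Z$. Hence $u,v\ne\varepsilon$ and, up to shift,
\[
z^{(k_1)}=\cdots\phi^{2s}(u)\phi^s(u)\,u\,.\,a\,v\,\phi^s(v)\phi^{2s}(v)\cdots .
\]
Let $h=H\phi^{k_1-1}$, so $y\in O(h(z^{(k_1)}))$ and $\sigma^{qs}h=h\phi^s$ by \eqref{eq:H}. The quadruple $\mathfrak p=(qs,h(u),h(a),h(v))$ satisfies $\sigma^{qs}(h(a))=h(u)h(a)h(v)$, the words $h(u),h(v)$ are immortal, and $h(a)\in\mathcal F(\sigma)$ by \eqref{eq:HF}. So $\mathfrak p\in\mathcal P(\sigma)$ and $[\mathfrak p]_\sigma$ is the image under $h$ of the displayed point.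
\end{proof}

The hypothesis cannot be dropped. There are countably many presentations, while an infinite minimal subshift is uncountable by (F4), and by (F3) none of its points is anchored. This is why minimal orbit closures need Theorem~\ref{thm:DL}.

\begin{proposition}\label{prop:nonmin}
Let $Y$ be the closure of an orbit in $X(\sigma)$, not minimal. Then there is an anchored point $y\in Y$ with $\overline{O(y)}=Y$.
\end{proposition}

\begin{proof}
Let $Y=\overline{O(x)}$, and let $Z$ be the union of all proper subshifts of $Y$. By Corollary~\ref{cor:closures} the union is finite, so $Z$ is closed; this is the only use of $\sigma$. The set $Z$ is invariant, nonempty because $Y$ is not minimal, and $x\notin Z$. By (F1) there is $w\in\mathcal L(x)\setminus\mathcal L(Z)$. Any point $y\in Y$ that contains $w$ lies outside $Z$, so $\overline{O(y)}$ is not a proper subshift of $Y$. It remains to find such a point that is anchored, and we look for it at the edge of long $w$-free stretches of $x$.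

Since $\emptyset\neq\mathcal L(Z)\subset\mathcal L(x)$, for each $N$ there is $s$ with $x_{[s,s+N)}\in\mathcal L(Z)$, and $w$ does not occur in this factor. If $w$ occurs in $x$ at a position $\ge s$, let $t$ be the first such position. Then $t+|w|>s+N$, so $w$ occurs in $S^tx$ at $0$ and at no position of $[-(N-|w|),0)$. Otherwise let $t<s$ be the last occurrence of $w$ in $x$; then $w$ occurs in $S^tx$ at $0$ and at no positive position. One alternative holds for infinitely many $N$. A limit point $y\in Y$ of the corresponding points $S^tx$ contains $w$ at $0$ and at no negative position in the first case, at no positive position in the second.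
\end{proof}

\section{Minimal orbit closures}\label{sec:minimal}

To use Theorem~\ref{thm:DL} we must present a minimal orbit closure as a full substitution shift, and we must certify minimality, since the theorem says nothing about other inputs. For each core letter $c$ fix a core $d$ with this letter and write $x_c,z_c,Y_c$ for $x_d,z_d,Y_d$. Since $W_d=H(c)=\sigma^q(c)$, Lemma~\ref{lem:data} gives $\mathcal L(Y_c)=\bigcup_{k\ge1}\operatorname{Fact}(\sigma^{qk}(c))$, so $Y_c$ depends only on $c$. Also $\mathcal L(z_c)=\bigcup_k\operatorname{Fact}(\phi^k(c))$. Let $A_c$ be the set of letters of $x_c$, computable by Lemma~\ref{lem:regular}. It contains $c$, because $\kappa\sigma^q(c)=\phi(c)$ contains $c$, and $\sigma^q(A_c)\subset A_c^*$ by (P1). Let $\psi_c$ be $\sigma^q$ on $A_c$ and the identity on $A\setminus A_c$.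

\begin{lemma}\label{lem:minimal}
\begin{enumerate}
\item[(i)] $X(\psi_c)=Y_c$.
\item[(ii)] $Y_c$ is minimal if and only if there is $N$ such that every word of length $N$ in $\mathcal L(z_c)$ contains $c$. For given $N$ this condition is decidable.
\item[(iii)] Every infinite minimal subshift of $X(\sigma)$ equals $Y_c$ for some core letter $c$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The factors of $x_c$ are factors of the words $\psi_c^k(c)$, so $Y_c\subset X(\psi_c)$. Conversely $\psi_c^n(b)=\sigma^{qn}(b)\in\mathcal L(Y_c)$ for $b\in A_c$ by (P1), and $\psi_c^n(b)=b$ for $b\notin A_c$. So all factors of length at least $2$ of a point of $X(\psi_c)$ lie in $\mathcal L(Y_c)$, and (F1) applies.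

(ii) For given $N$, test each $c$-free word of length $N$ for membership in $\mathcal L(z_c)$ by Lemma~\ref{lem:regular} applied to $\phi$. Suppose the condition holds, and let $w\in\mathcal L(x_c)$, say $w\in\operatorname{Fact}(H\phi^k(c))$. Since $\phi(z_c)\in O(z_c)$, we have $x_c\in O(H\phi^k(z_c))$, and $c$ occurs in $z_c$ with bounded gaps, so $w$ occurs in $x_c$ with bounded gaps. By (F3), $Y_c$ is minimal. Conversely let $Y_c$ be minimal, so every factor of $x_c$ of some length $N$ contains $c$. As $\kappa(x_c)=\phi(z_c)\in O(z_c)$, a word of length $N$ in $\mathcal L(z_c)$ is $\kappa(w)$ with $w\in\mathcal L(x_c)$, $|w|\ge N$. Then $w$ contains $c$, and $\kappa$ does not erase $c$.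

(iii) Such a subshift $Y$ is uncountable by (F4), so by Corollary~\ref{cor:closures} it contains a point $y$ with no disconnected history. Then $y$ has a connected history, $Y=\overline{O(y)}$ by minimality, and Proposition~\ref{prop:conn}(iii) applies.
\end{proof}

\section{The inclusion algorithm}\label{sec:algo}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Apply Sections~\ref{sec:normal}--\ref{sec:minimal} to $\sigma$ and to $\tau$; the letter $q$ refers to $\sigma$. By Corollary~\ref{cor:closures}, $X(\sigma)\subset X(\tau)$ if and only if $Y_d\subset X(\tau)$ for all $d\in\mathcal D(\sigma)$.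

\emph{Non-inclusion is semi-decidable.} By (F1) and (P2), $Y_d\not\subset X(\tau)$ if and only if $\Phi_d(k)\notin\mathcal L(\tau)$ for some $k$, and $\mathcal L(\tau)$ is decidable by Corollary~\ref{cor:closures}.

\emph{Inclusion is semi-decidable.} For each $d\in\mathcal D(\sigma)$ we search for one of the following certificates, and we accept when every $d$ has one.
\begin{itemize}
\item[(C1)] A nonempty word $w$ and $e\in\mathcal D(\tau)$ such that $\Phi_d(k),\Phi_e(k)\in\operatorname{Fact}(w^*)$ for all $k$.
\item[(C2)] ($d$ nested) Core letters $c$ of $\sigma$ and $c'$ of $\tau$ and integers $N,N'$ that certify by Lemma~\ref{lem:minimal}(ii) that $Y_c$ and $Y_{c'}$ are minimal, such that $W_d\in\mathcal L(Y_c)$ and $X(\psi_c)=X(\psi_{c'})$.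
\item[(C3)] ($d$ nested) A $\sigma$-presentation $\mathfrak p$, some $\mathfrak p'\in\mathcal P(\tau)$ and $k\in\mathbb Z$ with $[\mathfrak p]_\sigma=S^k[\mathfrak p']_\tau$ and $W_d\in\mathcal L([\mathfrak p]_\sigma)$.
\item[(C4)] ($d$ tailed) Some $\mathfrak p'\in\mathcal P(\tau)$ and $k\in\mathbb Z$ with $x_d=S^k[\mathfrak p']_\tau$.
\end{itemize}
The candidates are finite objects, and each can be tested. For (C1) use Lemma~\ref{lem:regular} with the regular language $\operatorname{Fact}(w^*)$. For (C2) check $N,N'$ first; only then run the algorithm of Theorem~\ref{thm:DL}, on a pair whose shifts $Y_c$, $Y_{c'}$ are minimal by Lemma~\ref{lem:minimal}(i), (ii). For (C3) and (C4) use Lemmas~\ref{lem:points} and~\ref{lem:regular}. In (C2) and (C3), $Y_d$ is replaced by a set described differently, and the single word $W_d$ links the two. This works for nested data because of the following remark: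
\begin{quote}
$(*)$ if $d$ is nested and $\mathcal L$ is a language closed under factors and under some $\sigma^m$, $m\ge1$, with $W_d\in\mathcal L$, then $\mathcal L(x_d)\subset\mathcal L$.
\end{quote}
Indeed $\sigma^{qmn}(W_d)\in\mathcal L$ for all $n$, and the sets $\operatorname{Fact}(\sigma^{qk}(W_d))$ increase to $\mathcal L(x_d)$ by Lemma~\ref{lem:data}. For tailed data the iterates of $W_d$ miss a tail ($W_d$ may even be empty), but we shall see that the point $x_d$ itself can be compared.

\emph{Each certificate implies $Y_d\subset X(\tau)$.} (C1): by (P2) and (F2), $Y_d=O({}^\infty w^\infty)=Y_e\subset X(\tau)$. (C2): $\mathcal L(Y_c)$ is closed under $\sigma^q$ by (P1), so $(*)$ gives $Y_d\subset Y_c=X(\psi_c)=X(\psi_{c'})=Y_{c'}\subset X(\tau)$. (C3): $y=[\mathfrak p]_\sigma$ lies in $X(\tau)$ by \eqref{eq:valid}, and (P1) with $(*)$ gives $Y_d\subset\overline{O(y)}\subset X(\tau)$. (C4): $x_d\in X(\tau)$ by \eqref{eq:valid}.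

\emph{If $X(\sigma)\subset X(\tau)$, every $d$ has a certificate.} Now $Y_d$ is an orbit closure in $X(\sigma)$ and in $X(\tau)$. There are four cases.
\begin{enumerate}
\item \emph{$Y_d$ is finite.} Then $Y_d=O({}^\infty w^\infty)$ by (F2), and $Y_d=Y_e$ for some $e\in\mathcal D(\tau)$ by Corollary~\ref{cor:closures}. This gives (C1).
\item \emph{$Y_d$ is infinite and $d$ is tailed.} Suppose $x_d$ ends with $V^\infty$. By (F2) some factor $w$ of $x_d$ is not in $\operatorname{Fact}(V^*)$. It does not occur inside the tail, so it has a rightmost occurrence. If instead $x_d$ begins with ${}^\infty U$, a factor outside $\operatorname{Fact}(U^*)$ has a leftmost occurrence. So $x_d$ is an anchored point of $X(\tau)$, and Proposition~\ref{prop:anchored} for $\tau$ gives (C4).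
\item \emph{$Y_d$ is infinite and minimal, and $d$ is nested.} By Lemma~\ref{lem:minimal}(iii) for $\sigma$ and for $\tau$, $Y_d=Y_c=Y_{c'}$. Parts (i) and (ii) give (C2), as $W_d\in\mathcal L(Y_d)$.
\item \emph{$Y_d$ is not minimal and $d$ is nested.} Proposition~\ref{prop:nonmin} gives an anchored $y$ with $\overline{O(y)}=Y_d$. It lies in $X(\sigma)\cap X(\tau)$, so Proposition~\ref{prop:anchored} applies to both morphisms: $y\in O([\mathfrak p]_\sigma)\cap O([\mathfrak p']_\tau)$ with $\mathfrak p\in\mathcal P(\sigma)$, $\mathfrak p'\in\mathcal P(\tau)$. Also $W_d\in\mathcal L(x_d)=\mathcal L(y)=\mathcal L([\mathfrak p]_\sigma)$. This gives (C3).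
\end{enumerate}
Running the two semi-decision procedures in parallel decides $X(\sigma)\subset X(\tau)$, and two inclusions decide equality.
\end{proof}

\section{Subshifts are substitution shifts}\label{sec:B}

The first assertion of Theorem~\ref{thm:B} is Corollary~\ref{cor:closures}, with $\mathfrak p_d$ as the finite description of $x_d$. For nonempty $\mathcal E\subset\mathcal D(\sigma)$ let $Y_{\mathcal E}=\bigcup_{d\in\mathcal E}Y_d$; these are all the subshifts of $X(\sigma)$. To apply Theorem~\ref{thm:A} to them we realize them as substitution shifts. Restricting $\sigma^q$ to the letters of $Y_{\mathcal E}$, as in Section~\ref{sec:minimal}, is not enough in general, because $W_d$ and the periodic tails need not be produced by a single letter of $A$. We add a seed letter that produces $W_d$ and end markers that emit the tails.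

\begin{lemma}\label{lem:realize}
From $\sigma$ and $\mathcal E$ one can compute an endomorphism $\psi_{\mathcal E}$, over $A$ with auxiliary letters added, such that $X(\psi_{\mathcal E})=Y_{\mathcal E}$.
\end{lemma}

\begin{proof}
Let $A_{\mathcal E}$ be the set of letters of the points $x_d$, $d\in\mathcal E$; by (P1), $\sigma^q(A_{\mathcal E})\subset A_{\mathcal E}^*$. Let $\psi=\psi_{\mathcal E}$ be $\sigma^q$ on $A_{\mathcal E}$ and the identity on $A\setminus A_{\mathcal E}$. For $d\in\mathcal E$ with $\mathfrak p_d=(q,U,W,V)$ fix $U',V'$ as in Definition~\ref{def:pres}. Add a letter $\sharp_d$. If $U'=\varepsilon$ add a letter $\sharp_d^-$ with $\psi(\sharp_d^-)=\sharp_d^-U$ and put $\xi=\sharp_d^-$; otherwise put $\xi=\varepsilon$. If $V'=\varepsilon$ add a letter $\sharp_d^+$ with $\psi(\sharp_d^+)=V\sharp_d^+$ and put $\eta=\sharp_d^+$; otherwise put $\eta=\varepsilon$. Finally let $\psi(\sharp_d)=\xi W\eta$.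

When $\sharp_d^-$ exists, $\sigma^q(U)=U$, so $\psi^n(\sharp_d^-)=\sharp_d^-U^n$; in the same way $\psi^n(\sharp_d^+)=V^n\sharp_d^+$. We claim $\psi^{n+1}(\sharp_d)=\xi\,\Phi_d(n)\,\eta$ for $n\ge0$. Indeed
\[
\psi^{n+1}(\sharp_d)=\psi^n(\xi)\;\sigma^{q(n-1)}(U')\cdots U'\;W\;V'\cdots\sigma^{q(n-1)}(V')\;\psi^n(\eta).
\]
If $U'=U$, the part to the left of $W$ is $\sigma^{q(n-1)}(U)\cdots U$. If $U'=\varepsilon$, it is $\sharp_d^-U^n$, and $U^n=\sigma^{q(n-1)}(U)\cdots U$. The right side is the mirror case. By (P2), $x_d\in X(\psi)$, so $Y_{\mathcal E}\subset X(\psi)$.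

Conversely, in the words $\psi^n(b)$ an auxiliary letter occurs only in first or last position, so it does not occur in a point of $X(\psi)$. Let $w$ be a factor of $\psi^n(b)$ without auxiliary letters and with $|w|\ge2$. If $b\in A$, then $b\in A_{\mathcal E}$, $b$ is a letter of some $x_d$, and $w\in\mathcal L(x_d)$ by (P1). If $b=\sharp_d$, then $w$ is a factor of $\Phi_d(n-1)$. If $b=\sharp_d^\pm$, then $w$ is a factor of $U^n$ or $V^n$, which lies in the periodic tail of $x_d$. So $w\in\mathcal L(Y_{\mathcal E})$. As $Y_{\mathcal E}$ is closed and invariant, (F1) gives $X(\psi)\subset Y_{\mathcal E}$.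
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}, items 1--3]
Endomorphisms over different extensions of $A$ can be extended by the identity to a common alphabet without changing their shifts, so Theorem~\ref{thm:A} compares any two of the shifts $X(\psi_{\mathcal E})$, $X(\sigma)$, $X(\tau)$.

1. Finiteness is in Corollary~\ref{cor:closures}, and the realization is Lemma~\ref{lem:realize}. Deciding $Y_{\mathcal E}\subset Y_{\mathcal E'}$ for all pairs gives the set of subshifts with its order, which determines the lattice.

2. $X(\sigma)$ has a dense orbit if and only if $X(\sigma)=Y_d$ for some $d$. It is minimal if and only if it is nonempty and every orbit is dense, that is, $\mathcal D(\sigma)\ne\emptyset$ and all $Y_d$ coincide. Both conditions are decided by comparing the shifts $X(\psi_{\{d\}})$ and $X(\sigma)$.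

3. If $x\in X(\sigma)\cap X(\tau)$, then $\overline{O(x)}=Y_d\subset X(\tau)$ for some $d\in\mathcal D(\sigma)$. Hence $X(\sigma)\cap X(\tau)$ is the union of the $Y_d$ over $\mathcal E=\{d\in\mathcal D(\sigma):Y_d\subset X(\tau)\}$, and $\mathcal E$ is computed by applying Theorem~\ref{thm:A} to $\psi_{\{d\}}$ and $\tau$. The intersection is empty if $\mathcal E=\emptyset$ and equals $X(\psi_{\mathcal E})$ otherwise.
\end{proof}

\begin{thebibliography}{9}
\bibitem{CH} Culik and Harju, \emph{The $\omega$-sequence equivalence problem for D0L systems is decidable}, J.~ACM 31 (1984), 282--298.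
\bibitem{DL} Durand and Leroy, 2020.
\end{thebibliography}
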